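
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem*{problem}{Problem}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Orbit sizes and the derived length of a normal $p$-subgroup:\\ a logarithmic bound}


\begin{abstract}
Let a finite group $G$, not necessarily solvable, act by automorphisms on a finite abelian $p'$-group $V$, let $P=O_p(G)$, and let $n$ be the number of distinct sizes of $G$-orbits on $V$. We prove that the derived length of $P/C_P(V)$ is at most $5\log_2 n+6$. The proof bounds the derived length by the length of a chain of stabilizers of elements of $V$. Iterated wreath products show that the logarithm cannot be replaced by a function of smaller order.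
\end{abstract}

\section{The question and the result}

All groups are finite, and $\log$ denotes the logarithm to base $2$. Let a group $G$ act by automorphisms on an abelian group $V$, written additively, and let $n(G,V)$ be the number of distinct sizes of $G$-orbits on $V$; equivalently, it is the number of distinct orders $|C_G(v)|$ with $v\in V$. Since $\{0\}$ is an orbit of size $1$, we have $n(G,V)=1$ exactly when $G$ acts trivially. The question is how far $n(G,V)$ bounds the derived length, denoted $\mathrm{dl}$, of a solvable group that is part of the action.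

For a prime $p$ let $O_p(G)$ be the largest normal $p$-subgroup of $G$. A theorem of Isaacs \cite[Theorem 3.5]{book} states that if $V$ is an abelian $p'$-group and $P=O_p(G)$, then
\begin{equation}\label{eq:isaacs}
\mathrm{dl}(P/C_P(V))\le n(G,V)+1 .
\end{equation}
For comparison, it is also known that there are universal constants $C_1,C_2$ with $\mathrm{dl}(G)\le C_1\log n(G,V)+C_2$ whenever $G$ is \emph{solvable} and acts \emph{faithfully and irreducibly} on a finite module $V$. The following problem is posed in \cite{book}.

\begin{problem}
Does a logarithmic bound hold in the general situation of \eqref{eq:isaacs}? That is, are there universal constants $C_1,C_2$ such that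
\[
\mathrm{dl}(P/C_P(V))\le C_1\log n(G,V)+C_2
\]
for every prime $p$, every finite group $G$ acting by automorphisms on a finite abelian $p'$-group $V$, and $P=O_p(G)$?
\end{problem}

A simple family of examples shows that one cannot hope for more. Start with a cyclic group of order $p$ acting on a field $\mathbb F_q$ by multiplication, and form iterated wreath products with $C_p$, acting on direct powers. Each step raises the derived length by $1$, so the $r$-th group in the sequence has derived length $r$. Its order is $p^{(p^r-1)/(p-1)}$ and its orbit sizes are powers of $p$, so there are at most $p^r$ of them. This rules out any bound of smaller order than the logarithm.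

The bound for solvable irreducible actions does not apply directly. The group $G$ may be nonsolvable, and $V$ need not be irreducible. And one cannot simply replace $G$ by $P$, because $P$-orbits of different sizes may lie in $G$-orbits of the same size. For instance, let $C_6=\mathbb F_7^\times$ act on $\mathbb F_7$ by multiplication, let $S_3$ permute the coordinates of $\mathbb F_7^3$, and let $G=C_6\times S_3$ act on $V=\mathbb F_7\oplus\mathbb F_7^3$. Then $O_2(G)=\{\pm1\}\le C_6$; the vectors $(1,0)$ and $(0,(1,2,3))$ both have $G$-orbits of size $6$, but their $O_2(G)$-orbits have sizes $2$ and $1$.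

We show that the answer to the problem is yes. It is convenient to work with chains of stabilizers instead of orbit sizes. Let $h(G,V)$ be the largest $t$ for which there are $v_0,\dots,v_t\in V$ with
\[
C_G(v_0)>C_G(v_1)>\dots>C_G(v_t).
\]
The subgroups in such a chain have distinct orders, so $n(G,V)\ge h(G,V)+1$. If $G$ acts nontrivially on $V$, then $C_G(0)=G>C_G(v)$ for some $v$, so $h(G,V)\ge1$.

\begin{theorem}\label{thm:main}
Let $p$ be a prime, let $G$ be a finite group acting by automorphisms on a finite abelian $p'$-group $V$, and let $P$ be any normal $p$-subgroup of $G$ \textup{(}for example $P=O_p(G)$\textup{)}. If $P$ acts nontrivially on $V$, then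
\[
\mathrm{dl}(P/C_P(V))\le 5\log h(G,V)+6\le 5\log\bigl(n(G,V)-1\bigr)+6 .
\]
Consequently $\mathrm{dl}(P/C_P(V))\le 5\log n(G,V)+6$ in all cases.
\end{theorem}

Let $F(G)$ be the Fitting subgroup of $G$, the direct product of the subgroups $O_p(G)$.

\begin{corollary}\label{cor:fitting}
Let $G$ act by automorphisms on a finite abelian group $V$. If $\gcd(|F(G)|,|V|)=1$, then $\mathrm{dl}(F(G)/C_{F(G)}(V))\le 5\log n(G,V)+6$. In particular $\mathrm{dl}(F(G))\le5\log n(G,V)+6$ for every finite group $G$, solvable or not, and every finite faithful completely reducible $G$-module $V$ over a finite field.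
\end{corollary}

\begin{proposition}\label{prop:lower}
For each prime $p$ and each $r\ge1$ there are a $p$-group $G=O_p(G)$ and a finite faithful $G$-module $V$ of order prime to $p$ with $\mathrm{dl}(G)=r$ and $n(G,V)\le p^r$. In particular \textup{(}take $p=2$\textup{)} any universal bound $C_1\log n+C_2$ has $C_1\ge1$.
\end{proposition}

So the infimum of the admissible constants $C_1$ lies in $[1,5]$; we do not claim that $5$ is optimal.

\section{The idea in two small cases}\label{sec:examples}

The proof reduces to the case that $V$ is irreducible and faithful, picks an abelian normal subgroup $A$ of $G$ inside $P$, and decomposes $V$ under $A$ into summands $V_\omega$ that $G$ permutes. To build a chain of stabilizers we add up vectors from different summands, one after another. The difficulty is that the stabilizer of a sum may permute the terms, so that it need not lie in the stabilizer of a partial sum. There are two ways around this, and each is visible in a small example.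

\subsection*{First case: different support sizes}
Let $q$ be odd and let $G$ be the group of all signed permutations of the basis $e_1,\dots,e_4$ of $V=\mathbb F_q^4$ that preserve the partition $\{1,2\}\cup\{3,4\}$. Let $A$ be the group of diagonal matrices with entries $\pm1$. We start with $e_1$. Adding $e_3$ does not help: the permutation $(1\,3)(2\,4)$ fixes $e_1+e_3$ but not $e_1$. Take instead
\[
w_2=e_1+(e_3+e_4).
\]
An element of $G$ fixing $w_2$ cannot interchange the two blocks, since $w_2$ has one nonzero coordinate in one block and two in the other. So it fixes $e_1$ and $e_3+e_4$ separately, and $C_G(w_2)\le C_G(e_1)$. The inclusion is proper, because the sign change at coordinate $3$ fixes $e_1$ and moves $w_2$. Hence $C_G(0)>C_G(e_1)>C_G(w_2)$.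

To continue in this way one needs many blocks, room in each block for supports of different sizes, and elements of $A$ that fix the earlier vectors and move the next one. If $A$ has large rank, then there are many elements of order $p$ that fix the earlier vectors, because each summand in a support costs only one dimension. One must also make sure that some such element acts nontrivially on a block not yet used; this is done in Section \ref{sec:rank}. If the rank is small, this method gives very little.

\subsection*{Second case: different depths}
Let $M=(\mathbb Z/p^3)^2$ be written as row vectors, let $H=GL_2(\mathbb Z/p^3)$, and let $q\equiv1$ mod $p^3$ be a prime. Let $A=\mathrm{Hom}(M,\mathbb F_q^\times)$, on which $H$ acts by $(a^x)(m)=a(mx^{-1})$, and let $G=A\rtimes H$. If $H_1$ is the kernel of $H\to GL_2(\mathbb Z/p)$, then $P=AH_1$ is a normal $p$-subgroup of $G$, and $A$ is maximal among the abelian normal subgroups of $G$ contained in $P$, because $C_P(A)=A$. Let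
\[
\Omega=(1,0)H=\{m\in M: m\text{ has order }p^3\},
\]
and let $V$ have basis $\{e_m:m\in\Omega\}$ over $\mathbb F_q$, with $e_ma=a(m)e_m$ and $e_mx=e_{mx}$ for $a\in A$, $x\in H$. This is a $G$-module, since $e_mx^{-1}ax=a(mx^{-1})e_m=a^x(m)e_m$. It is faithful, because $\Omega$ generates $M$. Distinct $m\in\Omega$ give distinct characters $a\mapsto a(m)$ of $A$, and $H$ is transitive on $\Omega$; so $V$ is irreducible, and the lines $\mathbb F_qe_m$ are its homogeneous components for $A$. An element of $A$ fixes $\sum_{m\in S}e_m$, $S\subseteq\Omega$, if and only if it is trivial on the subgroup $\langle S\rangle$ of $M$.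

Here the rank of $A$ is only $2$. But $G$ preserves the relation ``$\langle m\rangle+p^iM=\langle m'\rangle+p^iM$'' on $\Omega$ for every $i$. Put $m_0=(1,0)$, $m_2=(1,p^2)$, $m_1=(1,p)$. For $i=2$ the points $m_0,m_2$ are related to each other, but not to $m_1$. The group $G$ permutes the subspaces spanned by the basis vectors belonging to the classes of this relation. In one of them $e_{m_0}+e_{m_2}+e_{m_1}$ has a component with two nonzero coordinates, and in another a component with one. So an element fixing this vector must fix $e_{m_0}+e_{m_2}$ and $e_{m_1}$. Moreover $\langle m_0,m_2\rangle=\langle(1,0),(0,p^2)\rangle$ does not contain $m_1$, so some $a\in A$ is trivial on $\langle m_0,m_2\rangle$ but not on $m_1$. Hence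
\[
C_G(0)>C_G(e_{m_0}+e_{m_2})>C_G(e_{m_0}+e_{m_2}+e_{m_1}).
\]
The order matters: the closest point must come first. After $m_0$ and $m_1$, the point $m_2\in\langle m_0,m_1\rangle$ would not shrink the stabilizer in $A$.

The number of steps here is the number of values $i\ge1$ at which the relation gets finer when $i$ is replaced by $i+1$, namely $i=1$ and $i=2$. It is this number, called $f$ below, and not the exponent of $A$, that is controlled by stabilizers: a cyclic group of order $p^e$, $e\ge1$, acting on $\mathbb F_q$ by multiplication, $q\equiv1$ mod $p^e$, has $h=1$ for every $e$.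

\subsection*{Plan}
Let $k$ be the rank of $A$. We shall show that $f\le h$ always (Section \ref{sec:depth}); that $\mathrm{dl}(P)$ is at most about $\log f+2\log k$ (Section \ref{sec:index}); and that either $\log h$ is at least about $\mathrm{dl}(P)/4$, or $k\le h^2$ (Section \ref{sec:rank}). Together these give the theorem.

\section{Reduction to faithful irreducible modules}\label{sec:reduction}

Groups act on the right, $x^g=g^{-1}xg$, $X^{(s)}$ is the $s$-th term of the derived series and $\gamma_s(X)$ that of the lower central series, with $X^{(0)}=\gamma_1(X)=X$. Since $[\gamma_i(X),\gamma_j(X)]\le\gamma_{i+j}(X)$, we have $X^{(s)}\le\gamma_{2^s}(X)$. If $X$ has class at most $c$, $c\ge1$, then $X^{(s)}=1$ for $s=\lfloor\log c\rfloor+1$. A $p$-group of order at most $p^N$ has class at most $N$, because each nontrivial factor of the lower central series has order at least $p$. Hence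
\begin{equation}\label{eq:order}
|X|\le p^N,\ N\ge1,\ X\text{ a $p$-group}\quad\Longrightarrow\quad \mathrm{dl}(X)\le1+\log N .
\end{equation}

\begin{lemma}\label{lem:reduction}
To prove the first inequality of Theorem \ref{thm:main} it suffices to prove that $\mathrm{dl}(P)\le5\log h(G,V)+6$ whenever $V$ is a faithful irreducible $\mathbb F_qG$-module for some prime $q\ne p$ and $P\ne1$ is a normal $p$-subgroup of $G$.
\end{lemma}

\begin{proof}
Let $G,P,V$ be as in the theorem, with $P$ acting nontrivially on $V$, and put $D=\mathrm{dl}(P/C_P(V))\ge1$. For each prime $q$ dividing $|V|$ let $V_q$ be the Sylow $q$-subgroup of $V$, let $U_q$ be the subgroup of elements of order dividing $q$, and let $U=\bigoplus_qU_q$.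

We have $C_P(U)=C_P(V)$. Indeed, let $x\in P$ centralize $U$. Since $q\ne p$, coprime action gives $V_q=C_{V_q}(x)\oplus[V_q,x]$. If $[V_q,x]$ were nonzero, it would contain an element of order $q$; this lies in $U_q$ and so is fixed by $x$, contradicting $C_{V_q}(x)\cap[V_q,x]=0$. So $x$ centralizes every $V_q$.

As $P/C_P(U)$ embeds in $\prod_qP/C_P(U_q)$, some $q$ has $\mathrm{dl}(P/C_P(U_q))=D$. Since $q\ne p$, Maschke's theorem says that $U_q$ is a semisimple $\mathbb F_qP$-module. The group $G$ permutes the isomorphism classes of its simple $P$-submodules. For a $G$-orbit $\mathcal O$ of classes let $W_{\mathcal O}$ be the sum of the simple $P$-submodules with class in $\mathcal O$. Each $W_{\mathcal O}$ is $G$-invariant and $U_q$ is their direct sum, so some $\mathcal O$ has $\mathrm{dl}(P/C_P(W_{\mathcal O}))=D$.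

Let $W$ be a simple $G$-submodule of $W_{\mathcal O}$. It contains a simple $P$-module with class in $\mathcal O$ and, being $G$-invariant, simple $P$-modules of all classes in $\mathcal O$. Since $W_{\mathcal O}$ is a direct sum of simple modules with these classes, an element of $P$ acts trivially on $W$ if and only if it does so on $W_{\mathcal O}$. So $\mathrm{dl}(P/C_P(W))=D$.

Now replace $(G,P,V)$ by $(G/C_G(W),PC_G(W)/C_G(W),W)$. The new $P$ is isomorphic to $P/C_P(W)$ and has derived length $D\ge1$. A chain of stabilizers in $G/C_G(W)$ of elements of $W$ lifts to a chain of stabilizers in $G$ of the same elements of $V$, so $h$ has not increased.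
\end{proof}

This is where the hypothesis that $V$ is a $p'$-group is needed: a normal $p$-subgroup of $G$ acts trivially on every irreducible $G$-module in characteristic $p$, so in that characteristic irreducible modules carry no information about $P$.

\section{An abelian normal subgroup and its characters}\label{sec:setup}

From now on until the proof of Theorem \ref{thm:main} in Section \ref{sec:proofs}, $V$ is a faithful irreducible $\mathbb F_qG$-module, $q\ne p$, and $1\ne P\trianglelefteq G$ is a $p$-group. Put $D=\mathrm{dl}(P)$ and $h=h(G,V)$. Since $G\ne1$ is faithful and irreducible, $C_V(G)=0$. Hence $C_G(0)=G>C_G(v)$ for $v\neq0$, and in particular $h\ge1$.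

\subsection*{Choice of $A$}
Let $A$ be maximal among the abelian normal subgroups of $G$ contained in $P$. As $1\ne Z(P)\trianglelefteq G$, we have $A\ne1$. Put $C=C_P(A)\trianglelefteq G$, so $A\le Z(C)$. The reason for taking $A$ maximal is that then $C$ has small class, so that $P$ is governed by its action on $A$.

\begin{lemma}\label{lem:C}
$C$ has nilpotency class at most $2$. Hence $\mathrm{dl}(C)\le2$.
\end{lemma}

\begin{proof}
If $B$ is an abelian characteristic subgroup of $C$, then $AB$ is an abelian normal subgroup of $G$ contained in $P$, so $AB=A$ and $B\le A\le Z(C)$. Suppose $C$ has class $c\ge3$. Then $[\gamma_{c-1}(C),\gamma_{c-1}(C)]\le\gamma_{2c-2}(C)=1$, because $2c-2\ge c+1$. So $\gamma_{c-1}(C)$ is abelian and therefore central, and $\gamma_c(C)=1$, a contradiction.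
\end{proof}

\subsection*{The summands $V_\omega$}
Let $V=\bigoplus_{\omega\in\Omega}V_\omega$ be the decomposition of $V$ into homogeneous components for $A$. By Clifford's theorem $G$ permutes the components transitively. We write $V_\omega g=V_{\omega g}$ and $A_\omega=C_A(V_\omega)$. Then:
\begin{itemize}
\item $A/A_\omega$ is cyclic. Indeed $V_\omega$ is a multiple of one simple module $S$, and $A/A_\omega$ acts faithfully on $S$. The image of $\mathbb F_q[A]$ in $\mathrm{End}(S)$ is a finite field, by Schur's lemma and commutativity, and $A/A_\omega$ embeds in its multiplicative group.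
\item An element $a\in A\setminus A_\omega$ fixes no nonzero vector of $V_\omega$. Indeed $C_{V_\omega}(a)$ is an $A$-submodule; if it were nonzero, it would contain a copy of $S$, and $a$ would lie in $A_\omega$.
\item $\bigcap_{\omega}A_\omega=1$, since $V$ is faithful.
\end{itemize}
For $v=\sum_\omega v_\omega$ with $v_\omega\in V_\omega$ let $\mathrm{supp}(v)=\{\omega:v_\omega\ne0\}$. Then
\begin{equation}\label{eq:CA}
C_A(v)=\bigcap_{\omega\in\mathrm{supp}(v)}A_\omega,\qquad \mathrm{supp}(vg)=\mathrm{supp}(v)g .
\end{equation}

If $\mathcal B$ is a $G$-invariant partition of $\Omega$, put $V_B=\bigoplus_{\omega\in B}V_\omega$ for $B\in\mathcal B$. Then $V=\bigoplus_{B\in\mathcal B}V_B$ and $V_Bg=V_{Bg}$. The following observation is used for both kinds of chains.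

\begin{lemma}[Separation]\label{lem:sep}
Let $\mathcal B$ be a $G$-invariant partition of $\Omega$, and let $v_1,\dots,v_t$ be nonzero vectors in summands $V_B$ for distinct $B\in\mathcal B$. If the sets $\mathrm{supp}(v_1),\dots,\mathrm{supp}(v_t)$ have pairwise different sizes, then
\[
C_G(v_1+\dots+v_t)=C_G(v_1)\cap\dots\cap C_G(v_t).
\]
\end{lemma}

\begin{proof}
The vectors $v_1,\dots,v_t$ are the nonzero components of their sum with respect to $V=\bigoplus V_B$, and $G$ permutes the summands. So an element $g$ fixing the sum permutes $v_1,\dots,v_t$. As $|\mathrm{supp}(v_ig)|=|\mathrm{supp}(v_i)|$, it fixes each of them. The other inclusion is clear.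
\end{proof}

\subsection*{The dual group}
Inclusions between the subgroups \eqref{eq:CA} are easier to handle in the dual group, where intersections become sums. Let $\hat A=\mathrm{Hom}(A,\mathbb C^\times)$, written additively, with $G$ acting by $(\chi g)(a)=\chi(gag^{-1})$. For $B\le A$ let $B^\perp\le\hat A$ be the group of characters trivial on $B$, and for $X\le\hat A$ let $X^\perp\le A$ be the common kernel of the characters in $X$. Duality of finite abelian groups says that $\hat A\cong A$, that $B^\perp$ is isomorphic to the dual of $A/B$, and that $\perp$ is an inclusion-reversing bijection between the subgroups of $A$ and of $\hat A$, with inverse $\perp$.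

Put $X_\omega=A_\omega^\perp$. Then:
\begin{itemize}
\item $X_\omega$ is cyclic, $X_\omega g=X_{\omega g}$ for $g\in G$, and $\sum_\omega X_\omega=\bigl(\bigcap_\omega A_\omega\bigr)^\perp=\hat A$;
\item $C_A(v)=\bigl(\sum_{\omega\in\mathrm{supp}(v)}X_\omega\bigr)^\perp$, so for $v,w\in V$
\begin{equation}\label{eq:dual}
C_A(w)\le C_A(v)\iff\sum_{\omega\in\mathrm{supp}(v)}X_\omega\le\sum_{\omega\in\mathrm{supp}(w)}X_\omega ;
\end{equation}
\item $X_\omega\not\le p\hat A$. Otherwise, by transitivity of $G$ on $\Omega$, all $X_\omega$ would lie in $p\hat A$, and then $\hat A=p\hat A$, so $\hat A=0$, contrary to $A\ne1$.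
\end{itemize}
Define the rank $k\ge1$ by $p^k=|\hat A/p\hat A|=|\{a\in A:a^p=1\}|$.

\subsection*{Two kernels}
Let
\[
K=\{x\in P: X_\omega x=X_\omega\text{ for all }\omega\in\Omega\},
\]
and let $L$ be the kernel of the action of $P$ on $\Omega$. Then $L\le K$, both are normal in $G$, and $C\le K$, since $C$ is exactly the kernel of $P$ on $\hat A$. The automorphism group of a cyclic group is abelian, so $K'$ centralizes every $X_\omega$, hence $\hat A=\sum_\omega X_\omega$, and so $K'\le C$. With Lemma \ref{lem:C} we obtain
\begin{equation}\label{eq:K}
\mathrm{dl}(K)\le3,\qquad d:=\mathrm{dl}(P/L)\ge D-3 .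
\end{equation}
So we have to bound the action of $P$ on the set of cyclic groups $X_\omega$, or on $\Omega$.

\section{Chains from depth}\label{sec:depth}

For $i\ge0$ define an equivalence relation on $\Omega$ by
\[
\omega\sim_i\omega'\iff X_\omega+p^i\hat A=X_{\omega'}+p^i\hat A .
\]
It is $G$-invariant, and $\sim_{i+1}$ refines $\sim_i$. The groups $X_\omega+p^i\hat A$ with $i$ fixed are conjugate under $G$ and so have the same order; hence
\begin{equation}\label{eq:onesided}
X_{\omega'}\le X_{\omega}+p^i\hat A\iff\omega\sim_i\omega' .
\end{equation}
Let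
\[
I=\{i\ge1:\ \sim_{i+1}\ \ne\ \sim_i\},\qquad f=|I| .
\]
This set is finite because $p^i\hat A=0$ for large $i$. The classes of all the $\sim_i$ form a rooted tree, and $I$ records the levels $i\ge1$ below which it branches. The step from $\sim_0$ to $\sim_1$ is left out because it concerns only the action on $\hat A/p\hat A$, which is controlled by the rank $k$.

\begin{proposition}\label{prop:fh}
$f\le h$.
\end{proposition}

\begin{proof}
If $f=0$, there is nothing to prove. Let $f\ge1$, and fix $\omega\in\Omega$. Let $i\in I$. Some $\sim_i$-class is not a $\sim_{i+1}$-class, and since $G$ is transitive on $\Omega$, this holds for the class of $\omega$. So there is $\omega_i$ with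
\[
\omega_i\sim_i\omega,\qquad \omega_i\not\sim_{i+1}\omega .
\]
If $i>j$ are in $I$, then $i\ge j+1$, and $\omega_i\sim_{j+1}\omega\not\sim_{j+1}\omega_j$. So the points $\omega$ and $\omega_i$, $i\in I$, are distinct.

Let $I=\{i_1>i_2>\dots>i_f\}$, choose nonzero vectors $u\in V_\omega$ and $u_i\in V_{\omega_i}$, and put
\[
w_r=u+u_{i_1}+\dots+u_{i_r}\qquad(1\le r\le f).
\]
Thus the points closest to $\omega$ come first, as in Section \ref{sec:examples}; see Figure \ref{fig:comb}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\draw (0,0.3)--(0,-4);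
\draw (0,-1)--(3,-4);
\draw (0,-2)--(2,-4);
\draw (0,-3)--(1,-4);
\fill (0,-1) circle (1.6pt);
\fill (0,-2) circle (1.6pt);
\fill (0,-3) circle (1.6pt);
\fill (0,-4) circle (1.6pt);
\fill (1,-4) circle (1.6pt);
\fill (2,-4) circle (1.6pt);
\fill (3,-4) circle (1.6pt);
\node[left] at (-0.1,-1) {level $i_3$};
\node[left] at (-0.1,-2) {level $i_2$};
\node[left] at (-0.1,-3) {level $i_1$};
\node[below] at (0,-4.1) {$\omega$};
\node[below] at (1,-4.1) {$\omega_{i_1}$};
\node[below] at (2,-4.1) {$\omega_{i_2}$};
\node[below] at (3,-4.1) {$\omega_{i_3}$};
\end{tikzpicture}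
\caption{The points $\omega,\omega_{i_1},\omega_{i_2},\omega_{i_3}$ in the tree of classes of the relations $\sim_i$ (here $f=3$ and $i_1>i_2>i_3$; larger $i$ is lower). The points $\omega$ and $\omega_i$ lie in the same class of $\sim_i$ but in different classes of $\sim_{i+1}$. Vectors are added from left to right. When the point $\omega_j$ is reached, all earlier points lie in one class of $\sim_{j+1}$, which does not contain $\omega_j$.}
\label{fig:comb}
\end{figure}

Let $1\le r<f$ and $j=i_{r+1}$. For $s\le r$ we have $i_s\ge j+1$, so $\omega_{i_s}\sim_{j+1}\omega$. Let $\mathcal B$ be the partition of $\Omega$ into $\sim_{j+1}$-classes. Then $w_r$ lies in $V_B$ for the class $B$ of $\omega$, and $u_j$ lies in the summand of a different class. The supports of $w_r$ and $u_j$ have sizes $r+1\ge2$ and $1$, so Lemma \ref{lem:sep} gives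
\[
C_G(w_{r+1})=C_G(w_r)\cap C_G(u_j).
\]
If this were equal to $C_G(w_r)$, then $C_A(w_r)\le C_A(u_j)$, and by \eqref{eq:dual}
\[
X_{\omega_j}\le X_\omega+\sum_{s\le r}X_{\omega_{i_s}}\le X_\omega+p^{j+1}\hat A ,
\]
so $\omega_j\sim_{j+1}\omega$ by \eqref{eq:onesided}, a contradiction. Finally $C_G(w_1)<G=C_G(0)$, as $w_1\ne0$. Therefore $C_G(0)>C_G(w_1)>\dots>C_G(w_f)$, and $h\ge f$.
\end{proof}

The chain passes from $0$ directly to $w_1$, not through $u$, so that the supports compared have sizes at least $2$ and $1$; an element of $G$ could interchange $u$ and $u_{i_1}$.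

We now use $f$ to bound the action of $P$ on the groups $X_\omega$. Let $\varepsilon=1$ if $p$ is odd and $\varepsilon=2$ if $p=2$, and let
\[
P_0=C_P(\hat A/p^\varepsilon\hat A)\trianglelefteq G,\qquad\text{so } C\le P_0 .
\]
(The next lemma needs only trivial action on $\hat A/p\hat A$; the role of $\varepsilon$ appears in Section \ref{sec:index}.) The point is that replacing $x$ by $x^p$ moves $X_\omega x$ closer to $X_\omega$. Since $X_\omega x=X_{\omega x}$, the level at which it separates from $X_\omega$ lies in $I$ as long as the two groups differ. So there are at most $f$ such steps.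

\begin{lemma}\label{lem:power}
If $x\in P_0$, then $x^{p^f}\in K$.
\end{lemma}

\begin{proof}
Fix $\omega$ and let $\alpha$ generate $X_\omega$; then $\alpha\notin p\hat A$. For $t\in P_0$ put
\[
\delta(t)=\sup\{i\ge0:\alpha t\in X_\omega+p^i\hat A\}.
\]
Since $\alpha t$ generates $X_{\omega t}$, \eqref{eq:onesided} shows that $\alpha t\in X_\omega+p^i\hat A$ if and only if $\omega\sim_i\omega t$. As $\alpha t\equiv\alpha$ mod $p\hat A$, we have $\delta(t)\ge1$. If $\delta(t)=i<\infty$, then $\omega\sim_i\omega t$ and $\omega\not\sim_{i+1}\omega t$, so $i\in I$. If $\delta(t)=\infty$, then $X_\omega t=X_\omega$, and so $\delta(t^p)=\infty$.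

We claim that $\delta(t^p)>\delta(t)$ if $i=\delta(t)<\infty$. Write $\alpha t=c\alpha+p^i\beta$ with $c\in\mathbb Z$, $\beta\in\hat A$. As $\alpha t\equiv\alpha$ mod $p\hat A$ and $i\ge1$, we have $(c-1)\alpha\in p\hat A$, and $\alpha\notin p\hat A$ gives $c\equiv1$ mod $p$. For $m\ge1$,
\[
\alpha t^m=c^m\alpha+p^i\sum_{s=0}^{m-1}c^{m-1-s}\,\beta t^s .
\]
This holds for $m=1$; applying $t$ to the formula for $m$ and substituting $c^m\alpha t=c^{m+1}\alpha+p^ic^m\beta$ gives the formula for $m+1$. Take $m=p$. Since $c\equiv1$ mod $p$ and $\beta t^s\equiv\beta$ mod $p\hat A$, the sum is congruent to $p\beta\equiv0$ mod $p\hat A$. So $\alpha t^p\in X_\omega+p^{i+1}\hat A$, which proves the claim.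

Hence the finite values among the $f+1$ terms $\delta(x),\delta(x^p),\dots,\delta(x^{p^f})$ are distinct elements of $I$. As $|I|=f$, not all terms are finite; once a term is infinite, so are the later ones. Thus $\delta(x^{p^f})=\infty$, that is, $X_\omega x^{p^f}=X_\omega$. Since $\omega$ was arbitrary, $x^{p^f}\in K$.
\end{proof}

\section{The index of the subgroup of powers}\label{sec:index}

By Lemma \ref{lem:power} and \eqref{eq:K}, the subgroup generated by $C$ and the $p^f$-th powers of elements of $P_0$ has derived length at most $3$. To bound $D$ we show that this subgroup has small index, in terms of $f$ and $k$ and independently of the exponent of $A$. This is a statement about automorphisms of an abelian $p$-group. In a group of matrices congruent to $1$ modulo $p^\varepsilon$, raising to the power $p^f$ leaves the leading term $y$ of $1+p^jy$ unchanged and shifts its level $j$ by $f$. So the $p^f$-th powers account for everything except what is lost in $f$ levels, each of size at most $p^{k^2}$.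

\begin{lemma}\label{lem:index}
Let $M$ be a finite abelian $p$-group with $|M/pM|=p^k$, $k\ge1$, and let $H$ be a group of automorphisms of $M$ acting trivially on $M/p^\varepsilon M$, where $\varepsilon=1$ if $p$ is odd and $\varepsilon=2$ if $p=2$. For each $f\ge0$ the subgroup of $H$ generated by all $y^{p^f}$, $y\in H$, has index at most $p^{fk^2}$ in $H$.
\end{lemma}

\begin{proof}
\emph{Lifting to matrices.} Choose $J$ with $p^JM=0$ and $J\ge\varepsilon+f$. Let $\Lambda=(\mathbb Z/p^J)^k$. As $M$ is generated by $k$ elements, there is a surjective homomorphism $\Lambda\to M$; let $\Lambda_0$ be its kernel. Let $R=M_k(\mathbb Z/p^J)$, acting on $\Lambda$ from the right, and for $1\le j\le J$ let $U_j=1+p^jR$. Its elements are invertible, since $p^jR$ consists of nilpotent elements, and it is finite and closed under multiplication; so $U_j$ is a group. Also $U_J=1$. Let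
\[
\mathcal D=\{u\in U_\varepsilon:\ \Lambda_0u=\Lambda_0,\ u\text{ induces on }M=\Lambda/\Lambda_0\text{ an element of }H\},
\]
a subgroup of $U_\varepsilon$. The natural homomorphism $\mathcal D\to H$ is onto. To see this, let $y\in H$, let $\lambda_1,\dots,\lambda_k$ be a basis of $\Lambda$, and let $a_1,\dots,a_k\in M$ be the images. Since $a_ly-a_l\in p^\varepsilon M$, there is $\mu_l\in p^\varepsilon\Lambda$ mapping to $a_ly-a_l$. The endomorphism $u$ of $\Lambda$ with $\lambda_lu=\lambda_l+\mu_l$ lies in $U_\varepsilon$ and is compatible with $y$. So $\Lambda_0u\le\Lambda_0$, with equality because $u$ is injective, and $u\in\mathcal D$ induces $y$.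

\emph{Leading terms.} For $1\le j<J$ the map
\[
U_j\to R/pR,\qquad 1+p^jy\mapsto y+pR,
\]
is well defined, because $p^jy$ determines $y$ modulo $p^{J-j}$. It is a homomorphism, because $(1+p^jy)(1+p^jz)=1+p^j(y+z+p^jyz)$, and its kernel is $U_{j+1}$. For $\varepsilon\le j\le J$ put $\mathcal D_j=\mathcal D\cap U_j$, so that $\mathcal D_\varepsilon=\mathcal D$ and $\mathcal D_J=1$. For $\varepsilon\le j<J$ let $R_j\le R/pR$ be the image of $\mathcal D_j$. Then $|\mathcal D_j:\mathcal D_{j+1}|=|R_j|\le p^{k^2}$.

\emph{Powers.} For $j\ge\varepsilon$ we have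
\begin{equation}\label{eq:power}
(1+p^jy)^p\equiv1+p^{j+1}y\pmod{p^{j+2}R} .
\end{equation}
Indeed, if $p$ is odd, the terms of the binomial expansion of degree $2,\dots,p-1$ in $y$ are divisible by $p^{2j+1}$, the last one is divisible by $p^{pj}$, and $2j+1\ge j+2$, $pj\ge3j\ge j+2$, as $j\ge1$. If $p=2$, the only further term is $2^{2j}y^2$, and $2j\ge j+2$, as $j\ge2$. Applying \eqref{eq:power} $f$ times, we get $(1+p^jy)^{p^f}\equiv1+p^{j+f}y$ mod $p^{j+f+1}R$.

Let $N=\langle u^{p^f}:u\in\mathcal D\rangle$. If $\varepsilon+f\le j<J$ and $u\in\mathcal D_{j-f}$, then $u^{p^f}\in N\cap\mathcal D_j$, and its image in $R_j$ equals the image of $u$ in $R_{j-f}$. So the image of $N\cap\mathcal D_j$ in $R_j$ contains $R_{j-f}$.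

\emph{Counting.} We have $|\mathcal D|=\prod_{j=\varepsilon}^{J-1}|R_j|$, and
\[
|N|=\prod_{j=\varepsilon}^{J-1}|N\cap\mathcal D_j:N\cap\mathcal D_{j+1}|\ \ge\prod_{j=\varepsilon+f}^{J-1}|R_{j-f}|=\prod_{j=\varepsilon}^{J-1-f}|R_j| .
\]
Hence $|\mathcal D:N|\le\prod_{j=J-f}^{J-1}|R_j|\le p^{fk^2}$. Under the surjection $\mathcal D\to H$ the group $N$ maps onto the subgroup of $H$ generated by the $p^f$-th powers, and the lemma follows.
\end{proof}

\begin{remark}
For $p=2$ one cannot take $\varepsilon=1$. The group $H$ of all automorphisms of $M=\mathbb Z/8$ acts trivially on $M/2M$ and has order $4$ and exponent $2$. So for $f=k=1$ its squares generate a subgroup of index $4>2^{fk^2}$.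
\end{remark}

\begin{proposition}\label{prop:D}
$D\le4+\log\bigl((f+2)k^2\bigr)$.
\end{proposition}

\begin{proof}
Let $S_0=\langle x^{p^f}:x\in P_0\rangle$. It is characteristic in $P_0$, so $S_0C$ is normal in $P$, and $S_0C\le K$ by Lemma \ref{lem:power}. We bound $|P:S_0C|$ in three steps.

First, $P/C_P(\hat A/p\hat A)$ is isomorphic to a $p$-subgroup of $GL_k(p)$, so its order is at most $p^{k(k-1)/2}$.

Second, $|C_P(\hat A/p\hat A):P_0|\le p^{k^2}$. For $p$ odd the two groups are equal. For $p=2$ the quotient acts faithfully on $\hat A/4\hat A$ by maps $1+\varphi$, where $\varphi$ is a homomorphism from $\hat A/4\hat A$ to $2\hat A/4\hat A$. Such $\varphi$ kills $2\hat A/4\hat A$, so it is determined by an element of $\mathrm{Hom}(\hat A/2\hat A,2\hat A/4\hat A)$. Both groups are elementary abelian of order at most $2^k$, so there are at most $2^{k^2}$ such maps.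

Third, $P_0/C$ acts faithfully on $\hat A$ and trivially on $\hat A/p^\varepsilon\hat A$, and its subgroup generated by the $p^f$-th powers is $S_0C/C$. So $|P_0:S_0C|\le p^{fk^2}$ by Lemma \ref{lem:index}.

Altogether $|P:S_0C|\le p^{k(k-1)/2+k^2+fk^2}\le p^{(f+2)k^2}$, and \eqref{eq:order} gives $\mathrm{dl}(P/S_0C)\le1+\log((f+2)k^2)$. As $\mathrm{dl}(S_0C)\le\mathrm{dl}(K)\le3$ by \eqref{eq:K}, the result follows.
\end{proof}

Since $f\le h$, this settles the matter when $k$ is bounded by a fixed power of $h$.

\section{Chains from large rank}\label{sec:rank}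

It remains to treat large $k$. We use the method of the first example in Section \ref{sec:examples}. If $d=\mathrm{dl}(P/L)$ is large, then the derived series of $P$ provides many blocks of large size. If also $k$ is large, then the elements of order $p$ in $A$ can distinguish vectors in different blocks.

\begin{proposition}\label{prop:rank}
Let $a=\lfloor d/4\rfloor$. Then $h\ge T:=\min\bigl(p^a,\lceil\sqrt k\,\rceil\bigr)$.
\end{proposition}

\begin{proof}
If $a=0$, then $T=1\le h$. Let $a\ge1$.

\emph{Blocks.} For $i\ge0$ let $Q_i=P^{(i)}\trianglelefteq G$. Since $G$ is transitive on $\Omega$ and $Q_i$ is normal, all $Q_i$-orbits on $\Omega$ have the same size $b_i$, a power of $p$. We claim that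
\[
b_i\ge p\,b_{i+1}\qquad(0\le i<d).
\]
For $i<d$ we have $Q_i\not\le L$, hence $b_i>1$. Suppose $b_{i+1}=b_i$. Then $Q_{i+1}=Q_i'$ is transitive on each $Q_i$-orbit, so $Q_i=(Q_i)_\omega Q_i'$, where $(Q_i)_\omega$ is the stabilizer of a point $\omega$. In a $p$-group the derived subgroup is contained in the Frattini subgroup, which can be omitted from any generating set. So $Q_i=(Q_i)_\omega$ and $b_i=1$, a contradiction. As $b_{i+1}\le b_i$ are powers of $p$, the claim follows.

Let $\Omega'$ be the set of $Q_{3a}$-orbits on $\Omega$, a $G$-invariant partition on which $G$ acts transitively. Since $d\ge4a$, each $B\in\Omega'$ has size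
\[
|B|=b_{3a}\ge p^{d-3a}\ge p^a\ge T,\qquad\text{and}\qquad m:=|\Omega'|=|\Omega|/b_{3a}\ge b_0/b_{3a}\ge p^{3a}\ge T^3 .
\]
As in Section \ref{sec:setup}, $V_B=\bigoplus_{\omega\in B}V_\omega$.

\emph{Elements of order $p$.} Let $E=\{x\in A:x^p=1\}\trianglelefteq G$, so $|E|=p^k$. The group $E/(E\cap A_\omega)$ is elementary abelian and embeds in the cyclic group $A/A_\omega$, so its order is at most $p$. By \eqref{eq:CA},
\begin{equation}\label{eq:E}
|E:C_E(v)|\le p^{|\mathrm{supp}(v)|}\qquad(v\in V).
\end{equation}
For $x\in E$ let $\Delta(x)=\{B\in\Omega':x\text{ acts nontrivially on }V_B\}$. Then $\Delta(x^g)=\Delta(x)g$ for $g\in G$. Let $s=\min\{|\Delta(x)|:1\ne x\in E\}$; then $s\ge1$ because $V$ is faithful.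

\emph{What we construct.} We shall find distinct $B_1,\dots,B_T\in\Omega'$, vectors $u_i\in V_{B_i}$ with $|\mathrm{supp}(u_i)|=i$, and elements $x_i\in E$ such that
\[
x_i\text{ fixes }u_1,\dots,u_{i-1}\text{ but not }u_i\qquad(1\le i\le T).
\]
Once $x_i$ and $B_i\in\Delta(x_i)$ have been chosen, $u_i$ is obtained as follows. There is $\omega\in B_i$ with $x_i\notin A_\omega$; let $u_i$ be any vector of $V_{B_i}$ whose support has size $i\le T\le|B_i|$ and contains $\omega$. Since $x_i$ preserves each summand and fixes no nonzero vector of $V_\omega$, it moves $u_i$. To find $x_i$ and $B_i$ we distinguish two cases. If some nontrivial element of $E$ acts nontrivially on few blocks, then enough of its conjugates act on disjoint sets of blocks. If not, the size of $E$ is used.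

\emph{Case $s<T$.} Choose $1\ne x\in E$ with $|\Delta(x)|=s$, and let $\Delta(x)g_1,\dots,\Delta(x)g_r$ be a maximal family of pairwise disjoint translates of $\Delta(x)$, with union $Y$, $|Y|=rs$. By maximality every translate $\Delta(x)g$ meets $Y$. By transitivity of $G$ on $\Omega'$, each element of $\Delta(x)$ is carried into $Y$ by a proportion $|Y|/m$ of the elements $g\in G$. So the average of $|\Delta(x)g\cap Y|$ over $g\in G$ is $s\cdot rs/m$. This is at least $1$, hence
\[
r\ge m/s^2\ge T^3/s^2\ge T .
\]
For $i\le T$ put $x_i=x^{g_i}$ and choose $B_i\in\Delta(x_i)=\Delta(x)g_i$. By disjointness, the $B_i$ are distinct and $x_i$ acts trivially on $V_{B_l}$ for $l\ne i$. Hence $x_i$ fixes $u_1,\dots,u_{i-1}$ whatever the choice of these vectors.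

\emph{Case $s\ge T$.} Suppose that $i\le T$ and that $B_1,\dots,B_{i-1}$ and $u_1,\dots,u_{i-1}$ have been found. By \eqref{eq:E} the subgroup of $E$ fixing all of $u_1,\dots,u_{i-1}$ has index at most $p^{1+2+\dots+(i-1)}=p^{i(i-1)/2}$. As $i\le\lceil\sqrt k\,\rceil$, we have $i-1<\sqrt k$, and so
\[
\frac{i(i-1)}2<\frac{(\sqrt k+1)\sqrt k}2\le k .
\]
So there is $x_i\ne1$ in $E$ fixing $u_1,\dots,u_{i-1}$. Since $|\Delta(x_i)|\ge s\ge T>i-1$, some $B_i\in\Delta(x_i)$ is different from $B_1,\dots,B_{i-1}$.

\emph{The chain.} Let $w_0=0$ and $w_i=u_1+\dots+u_i$. The supports of $u_1,\dots,u_i$ have different sizes, so Lemma \ref{lem:sep} with $\mathcal B=\Omega'$ gives $C_G(w_i)=C_G(u_1)\cap\dots\cap C_G(u_i)$ for $i\ge1$. Hence $C_G(w_i)\le C_G(w_{i-1})$, and $x_i\in C_G(w_{i-1})\setminus C_G(w_i)$. So $C_G(w_0)>C_G(w_1)>\dots>C_G(w_T)$, and $h\ge T$.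
\end{proof}

The fractions of $d$ have a simple origin. One quarter of the derived series makes the blocks have size at least $T$. The other three make the number of blocks at least $T^3$, as needed to find $T$ disjoint translates of a set of fewer than $T$ blocks.

\section{Proof of the theorem and the corollary}\label{sec:proofs}

\begin{proof}[Proof of Theorem \ref{thm:main}]
For the first inequality, Lemma \ref{lem:reduction} allows us to assume that we are in the situation of Sections \ref{sec:setup}--\ref{sec:rank}. By Proposition \ref{prop:rank} there are two possibilities.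

If $p^a\le h$, then $a\le\log h$. Since $d\le4a+3$, \eqref{eq:K} gives
\[
D\le d+3\le4a+6\le4\log h+6 .
\]

If $\lceil\sqrt k\,\rceil\le h$, then $k\le h^2$. By Proposition \ref{prop:fh} and $h\ge1$ we have $f+2\le h+2\le3h$, and Proposition \ref{prop:D} gives
\[
D\le4+\log(3h\cdot h^4)=4+\log3+5\log h<5\log h+6 .
\]

So $D\le5\log h+6$ in both cases. The second inequality of the theorem follows from $h(G,V)\le n(G,V)-1$. If $P$ acts trivially on $V$, then $\mathrm{dl}(P/C_P(V))=0$, and the last statement of the theorem holds too.
\end{proof}

\begin{proof}[Proof of Corollary \ref{cor:fitting}]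
If $F(G)=1$, there is nothing to prove. The group $F(G)/C_{F(G)}(V)$ is the product of the images of the subgroups $O_p(G)$, where $p$ divides $|F(G)|$. These images are normal and have pairwise coprime orders, so the product is direct. Its derived length is the maximum of the numbers $\mathrm{dl}(O_p(G)/C_{O_p(G)}(V))$, and each of them is bounded by Theorem \ref{thm:main}, since $p\nmid|V|$.

Now let $V$ be faithful and completely reducible over a field of characteristic $q$. Since $O_q(G)$ is a $q$-group, it has nonzero fixed points on each irreducible summand. They form a $G$-submodule, so $O_q(G)$ acts trivially on each summand. As $V$ is faithful, $O_q(G)=1$. So $\gcd(|F(G)|,|V|)=1$, and $C_{F(G)}(V)=1$.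
\end{proof}

\section{Iterated wreath products}

\begin{proof}[Proof of Proposition \ref{prop:lower}]
Let $q\equiv1$ mod $p$ be a prime. Let $W_1\le\mathbb F_q^\times$ be the subgroup of order $p$, acting on $V_1=\mathbb F_q$ by multiplication. For $r\ge1$ let $W_{r+1}=W_r\wr C_p$ act on $V_{r+1}=V_r^{\,p}$, where the base group $W_r^{\,p}$ acts componentwise and $C_p$ permutes the components cyclically. By induction the action is faithful and $p\nmid|V_r|$. From $|W_{r+1}|=p|W_r|^p$ we get
\[
|W_r|=p^{(p^r-1)/(p-1)} .
\]

We show $\mathrm{dl}(W_{r+1})=\mathrm{dl}(W_r)+1$. As $W_{r+1}/W_r^{\,p}$ is abelian, $W_{r+1}'\le W_r^{\,p}$, and so $\mathrm{dl}(W_{r+1}')\le\mathrm{dl}(W_r)$. Let $\tau$ generate the top group $C_p$. For $w\in W_r$ the commutator $[(w,1,\dots,1),\tau]=(w,1,\dots,1)^{-1}(w,1,\dots,1)^\tau$ has first coordinate $w^{-1}$. So $W_{r+1}'$ projects onto $W_r$ in the first coordinate, and $\mathrm{dl}(W_{r+1}')=\mathrm{dl}(W_r)$. Since $W_{r+1}\ne1$, we conclude $\mathrm{dl}(W_{r+1})=1+\mathrm{dl}(W_{r+1}')=1+\mathrm{dl}(W_r)$. As $\mathrm{dl}(W_1)=1$, it follows that $\mathrm{dl}(W_r)=r$.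

Orbit sizes are powers of $p$ dividing $|W_r|$, hence
\[
n(W_r,V_r)\le\frac{p^r-1}{p-1}+1\le p^r .
\]
Since $W_r=O_p(W_r)$, the group $G=W_r$ and the module $V=V_r$ have the required properties.

For $p=2$ we have $0\le\log n(W_r,V_r)\le r=\mathrm{dl}(W_r)$. So if $\mathrm{dl}(P/C_P(V))\le C_1\log n(G,V)+C_2$ holds universally, then $r\le\max(C_1,0)\,r+C_2$ for all $r\ge1$, which forces $C_1\ge1$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (the source of the problem, and of Theorem 3.5, due to Isaacs).
\end{thebibliography}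

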